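# Non-trivial steady Navier–Stokes flows without force in a critical Morrey space

## 1. Unforced steady flow should vanish: tests on smooth fields, potential flows and pipes

Fill $\mathbb R^3$ with a viscous incompressible fluid, apply no force anywhere, and ask for a flow that does not change in time and is not too large. The natural guess is that the fluid is at rest: viscosity dissipates energy and nothing replaces it. Let us make the question precise and then test the guess.

Throughout, repeated indices are summed, $(\operatorname{div}M)_i=\partial_jM_{ij}$, $(a\otimes b)_{ij}=a_ib_j$, $2Dv=\nabla v+\nabla v^T$, and $|M|$ is the Euclidean norm of a vector or matrix.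

**Definition (steady solution).** A steady solution is a time-independent field $u\in L^2_{loc}(\mathbb R^3)^3$ with a pressure $p\in\mathcal D'(\mathbb R^3)$ such that
$$\operatorname{div}(u\otimes u)=\Delta u-\nabla p,\qquad \operatorname{div}u=0\qquad\text{in }\mathcal D'(\mathbb R^3). \tag{1}$$
It is non-trivial if $u\not\equiv0$.

Since $u_iu_j\in L^1_{loc}$, the equation makes sense. It is required on all of $\mathbb R^3$, also at points where $u$ is singular, so no point force can hide there.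

**Definition (Morrey spaces).** For $s\le t$ let
$$\|f\|_{\dot M^{s,t}}=\sup_{x\in\mathbb R^3,\,r>0}r^{\frac3t-\frac3s}\|f\|_{L^s(B(x,r))},$$
and let $\tilde M^{s,t}$ be the closure of $\mathcal D=C_c^\infty(\mathbb R^3)$ in $\dot M^{s,t}$. Our space is $\dot M^{2,3}$, with norm $\sup_{x,r} r^{-1/2}\|f\|_{L^2(B(x,r))}$.

It is convenient to write
$$N(F)=\sup_{x\in\mathbb R^3,\,r>0}r^{-1}\int_{B(x,r)}|F|,\qquad\text{so that}\qquad \|u\|_{\dot M^{2,3}}^2=N(|u|^2).$$
(So $N$ is the norm of $\dot M^{1,3/2}$.) The space is adapted to the equation: if $u$ solves (1), so does $\lambda u(\lambda x)$ with a rescaled pressure, and this rescaling preserves the norm of $\dot M^{2,3}$.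

*Example.* The function $|x|^{-1}$ lies in $\dot M^{2,3}$: on balls centered at $0$, $r^{-1}\int_{B(0,r)}|y|^{-2}dy=4\pi$, and other centers give less by rearrangement. It is not in $\tilde M^{2,3}$. Indeed, for $g\in\mathcal D$ we have $r^{-1/2}\|g\|_{L^2(B(x,r))}\le C\|g\|_\infty r$, so every $f\in\tilde M^{2,3}$ satisfies $\sup_xr^{-1/2}\|f\|_{L^2(B(x,r))}\to0$ as $r\to0$, whereas for $|x|^{-1}$ the value at $x=0$ is $\sqrt{4\pi}$ for all $r$. On the other hand $L^3\subset\tilde M^{2,3}$, since Hölder gives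
$$r^{-1}\int_{B(x,r)}|F|\le r^{-1}|B(x,r)|^{1/3}\|F\|_{L^{3/2}},\qquad\text{so}\qquad N(F)\le C\|F\|_{L^{3/2}}, \tag{2}$$
and $\mathcal D$ is dense in $L^3$.

The question is: is there a non-trivial steady solution in $\dot M^{2,3}$? In $\tilde M^{2,3}$? The guess says no, twice. Three tests follow.

*Smooth, compactly supported $u$.* Then $\nabla p$ is smooth, hence so is $p$. Multiply (1) by $u$ and integrate. As $\operatorname{div}u=0$, both $\int u\cdot\nabla p$ and $\int u_i\,\partial_j(u_iu_j)=\frac12\int u\cdot\nabla|u|^2$ vanish. So $\int|\nabla u|^2=0$ and $u=0$. The guess holds.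

*Potential flows.* Let $u=\nabla\psi$ with $\Delta\psi=0$ on $\mathbb R^3$. Then $\partial_j(u_iu_j)=u_j\partial_iu_j=\partial_i\frac{|u|^2}2$ and $\Delta u=0$, so $u$ is a steady solution with $p=-\frac12|u|^2$. If $u\in\dot M^{2,3}$, the mean value property and Cauchy–Schwarz give $|u(x)|^2\le|B_r|^{-1}\int_{B(x,r)}|u|^2\le Cr^{-2}\to0$ as $r\to\infty$. So $u=0$. One cannot cheat with a pole: $\psi=1/|x|$ gives $|u|^2=|x|^{-4}\notin L^1_{loc}$.

*Pipes.* Let $u=\phi(x_1,x_2)\mathbf e_3$. It is divergence free, and $\operatorname{div}(u\otimes u)=\partial_3(\phi^2)\mathbf e_3=0$: the quadratic term costs nothing. Moreover,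
$$u\in\dot M^{2,3}\iff\phi\in L^2(\mathbb R^2).$$
Indeed $\int_{B(x,r)}\phi^2\le2r\|\phi\|_{L^2(\mathbb R^2)}^2$, while for $|y|<r/2$ the vertical chord of $B(0,r)$ over $y$ has length at least $\sqrt3\,r\geq r$, so $r^{-1}\int_{B(0,r)}\phi^2\ge\int_{|y|<r/2}\phi^2dy$. Equation (1) says $\Delta\phi\,\mathbf e_3=\nabla p$. Hence $\partial_1p=\partial_2p=0$, $\partial_3p=\Delta\phi$, so $\partial_1\Delta\phi=\partial_2\Delta\phi=0$ and $\Delta\phi=a$ is constant. With $\phi\in L^2(\mathbb R^2)$, the function $|\xi|^2\hat\phi$ is a multiple of $\delta_0$, so both vanish and $\phi=0$. The guess holds again, but note that pipes live in $\dot M^{2,3}$ exactly when the profile is in $L^2$ of the plane. Pipes will return.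

The proof one wants to give in general is the first test: multiply by $u$. For $u\in L^2_{loc}$ it stops immediately, because $u\otimes u$ is only in $L^1_{loc}$ and nothing is known on $\nabla u$, so the integral $\int (u\otimes u):\nabla u$ has no meaning.

## 2. The guess fails at exponent $2$ and holds above it

**Theorem 1.** There is a universal $C_*$ such that the following holds. Let $B\subset\mathbb R^3$ be an open ball, $v\in C_c^\infty(B)^3$ with $\operatorname{div}v=0$, and $\varepsilon\in(0,1]$. Then there is a steady solution $(u,p)$ on $\mathbb R^3$ with zero force, $u\in\tilde M^{2,3}$, $p\in L^1$, both supported in $\overline B$, such that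
$$\|u-v\|_{L^1}\le\varepsilon,\qquad\|u-v\|_{\dot M^{2,3}}\le C_*\,N(v\otimes v-2Dv)^{1/2}+\varepsilon.$$

**Consequences.** First, take $v\ne0$ (the curl of a test field, say) and $\varepsilon<\|v\|_{L^1}$: then $u\not\equiv0$. So the answer is yes for $\tilde M^{2,3}$, hence also for $\dot M^{2,3}$. Second, take $v=\tau v_0$ with $v_0\ne0$ fixed, $\varepsilon<\min(\tau,\|v\|_{L^1})$ and $\tau\to0$. Since $N(v\otimes v-2Dv)\le\tau^2N(|v_0|^2)+2\tau N(|\nabla v_0|)\to0$, there are non-trivial solutions of arbitrarily small norm, hence infinitely many. Third, let $1\le q<2$. For fixed $v$ the norm $\|u-v\|_{L^2}$ stays bounded as $\varepsilon\to0$ (by (4) below), and $\|f\|_{L^q}\le\|f\|_{L^1}^{2/q-1}\|f\|_{L^2}^{2-2/q}$. So compactly supported steady solutions in $\tilde M^{2,3}$ approximate every divergence-free $v\in C_c^\infty$ in $L^q$.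

The guess is nevertheless correct as soon as there is a little more integrability.

**Theorem 2.** Let $u$ be a steady solution.
(a) If $u\in\dot M^{2,3}\cap H^1_{loc}$ (or $\dot M^{2,3}\cap L^4_{loc}$), then $u=0$.
(b) If $2<p\le3$ and $u\in\tilde M^{p,3}$, then $u=0$.
(c) If $2<p\le3$, there is $c_p>0$ such that $u\in\dot M^{p,3}$ and $\|u\|_{\dot M^{p,3}}<c_p$ imply $u=0$.

So the non-trivial solutions of Theorem 1 are neither in $L^4_{loc}$ nor in $H^1_{loc}$. For instance they are not in $L^3$ either, since $\dot M^{3,3}=\tilde M^{3,3}=L^3$. No claim is made about large solutions in $\dot M^{p,3}\setminus\tilde M^{p,3}$, $2<p\le3$. Sections 3–9 prove Theorem 1, Sections 10–11 prove Theorem 2.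

Three elementary facts on $N$ are used all the time. By Cauchy–Schwarz,
$$N(FG)\le N(F^2)^{1/2}N(G^2)^{1/2}. \tag{3}$$
If $F$ vanishes outside a ball $B$ of radius $\varrho$ (open or closed), testing $N$ with that ball gives
$$\|F\|_{L^1}\le\varrho N(F),\qquad\text{in particular}\qquad\|u\|_{L^2}^2\le\varrho\|u\|_{\dot M^{2,3}}^2 \text{ for } u \text{ supported in } \overline B. \tag{4}$$
Finally, for such $F$ and $r\ge\varrho$ we have $r^{-1}\int_{B(x,r)}|F|\le\varrho^{-1}\int_B|F|$, so
$$\text{the supremum defining }N(F)\text{ may be restricted to }r\le\varrho. \tag{5}$$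

## 3. Reynolds stresses, a straight pipe, and a Sobolev obstruction

Instead of solving (1) we solve it up to an error in divergence form and then push the error to zero.

**Definition (admissible triple).** Call $(u,p,R)$ admissible in the ball $B$ if $u,p,R$ are smooth with compact support in $B$, $R$ is a symmetric matrix field, $\operatorname{div}u=0$, and
$$\operatorname{div}(u\otimes u)-\Delta u+\nabla p=\operatorname{div}R. \tag{6}$$

*Example.* If $v\in C_c^\infty(B)^3$ and $\operatorname{div}v=0$, then $(v,0,v\otimes v-2Dv)$ is admissible, because $\operatorname{div}(2Dv)=\Delta v+\nabla\operatorname{div}v=\Delta v$.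

Replace $u$ by $u+w$. The stress becomes
$$R+w\otimes w+(u\otimes w+w\otimes u)-(\text{a symmetric tensor with divergence }\Delta w). \tag{7}$$
We would like $w\otimes w$ to be, on average, $-R$ plus a multiple of the identity; the multiple of the identity goes into the pressure. It is needed because $w\otimes w\ge0$. It suffices to produce averages $\gamma^2e\otimes e$ with $e$ a unit vector and $\gamma$ a scalar amplitude. Take fast oscillating parallel pipes: complete $e$ to an orthonormal frame $(n,m,e)$, put $y(x)=(n\cdot x,m\cdot x)$, let $\varphi\in C_c^\infty(Q)$ with $Q=(-\frac12,\frac12)^2$ be extended $\mathbb Z^2$-periodically, write $\varphi_\lambda(x)=\varphi(\lambda y(x))$, and let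
$$w\approx\gamma\varphi_\lambda e,\qquad\int_Q\varphi^2=1,\qquad\lambda\gg1.$$
Then $w\otimes w\approx\gamma^2\varphi_\lambda^2\,e\otimes e$ has local average $\gamma^2e\otimes e$. Since $e\cdot\nabla\varphi_\lambda=0$, the derivative in $\operatorname{div}(w\otimes w)$ never falls on the fast factor. The terms linear in $w$ are small in $L^1$ if $\|\varphi\|_{L^1}$ is small. There remains the viscous term.

*The first attempt, and where it stops.* The obvious symmetric tensor with divergence $\Delta w$ is $2Dw$. Look where $\gamma\equiv1$, so that $w=\varphi_\lambda e$. With $a=(\partial_1\varphi)_\lambda n+(\partial_2\varphi)_\lambda m$ we have $2Dw=\lambda(a\otimes e+e\otimes a)$ and $|2Dw|=\sqrt2\,\lambda|(\nabla\varphi)_\lambda|$. Averaged over a cube of side $1/\lambda$ in the frame (one period cell times an interval), this is $\sqrt2\,\lambda\|\nabla\varphi\|_{L^1(Q)}$. Now $|\varphi(y)|\le\frac12\int|\partial_1\varphi(s,y_2)|ds$ and $|\varphi(y)|\le\frac12\int|\partial_2\varphi(y_1,s)|ds$;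 multiplying and integrating,
$$1=\int_Q\varphi^2\le\tfrac14\|\partial_1\varphi\|_{L^1}\|\partial_2\varphi\|_{L^1}\le\tfrac14\|\nabla\varphi\|_{L^1}^2. \tag{8}$$
So the average of $|2Dw|$ is at least $2\sqrt2\,\lambda$, whatever the profile. The new error does not tend to zero; it grows with $\lambda$. Concentrating the profile does not help, since both sides of (8) are invariant under $\varphi\mapsto\mu\varphi(\mu\,\cdot)$.

*The way past it.* The symmetric tensor in (7) is not unique. Suppose $\varphi=\partial_1\eta$. Where $\gamma\equiv1$, and since nothing depends on $e\cdot x$,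
$$\Delta w=\lambda^2(\partial_1\Delta\eta)_\lambda\,e=\operatorname{div}\big(\lambda(\Delta\eta)_\lambda(e\otimes n+n\otimes e)\big).$$
This tensor costs $\lambda\|\Delta\eta\|_{L^1}$ and involves no second derivative of $\eta$ other than the Laplacian. The obstruction (8) would come back if $\|\nabla\eta\|_{L^2(\mathbb R^2)}\le C\|\Delta\eta\|_{L^1(\mathbb R^2)}$ were true. It is false, by a logarithm: for $\eta=\log|y|$ the Laplacian is $2\pi\delta_0$, of finite mass, while $|\nabla\eta|=1/|y|$ just fails to be square integrable. So the profile $\varphi$ will be a smoothed planar dipole $y_1/|y|^2$.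

The rest of the proof of Theorem 1 carries this out with variable $\gamma$.

## 4. A dipole profile whose potential has small Laplacian in $L^1$

**Lemma 1.** For every $\delta\in(0,1]$ there is $\eta\in C_c^\infty(Q)$ such that $\varphi=\partial_1\eta$ satisfies
$$\int_Q\varphi^2=1,\qquad\|\Delta\eta\|_{L^1}+\|\nabla\eta\|_{L^1}+\|\eta\|_{L^2}\le\delta.$$

*Proof.* We smooth the logarithm at scale $\rho$, cut it off, and normalize. Let $\chi\in C_c^\infty(B(0,\frac12);[0,1])$ with $\chi=1$ on $B(0,\frac14)$, let $0<\rho<\frac18$, $L_\rho(y)=\frac12\log(|y|^2+\rho^2)$ and $\tilde\eta=\chi L_\rho$. Then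
$$\nabla L_\rho=\frac y{|y|^2+\rho^2},\qquad\Delta L_\rho=\frac{2\rho^2}{(|y|^2+\rho^2)^2}\ge0,\qquad\int_{\mathbb R^2}\Delta L_\rho=2\pi\rho^2\int_0^\infty\frac{ds}{(s+\rho^2)^2}=2\pi.$$
In $\Delta\tilde\eta=\chi\Delta L_\rho+2\nabla\chi\cdot\nabla L_\rho+L_\rho\Delta\chi$ the first term has $L^1$ norm at most $2\pi$. The other two live on $\operatorname{supp}\nabla\chi\subset\{\frac14\le|y|<\frac12\}$, where $L_\rho$ and $\nabla L_\rho$ are bounded uniformly in $\rho$. So $\|\Delta\tilde\eta\|_{L^1}\le C$, with $C$ independent of $\rho$. For $|y|<\frac12$ we have $|y|^2\le|y|^2+\rho^2<1$, hence $|L_\rho|\le|\log|y||$, and $|\nabla L_\rho|\le|y|^{-1}$. As $\log|y|$ is locally in $L^2(\mathbb R^2)$ and $|y|^{-1}$ locally in $L^1(\mathbb R^2)$, we get $\|\nabla\tilde\eta\|_{L^1}+\|\tilde\eta\|_{L^2}\le C$. Finally, in polar coordinates,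
$$\|\partial_1\tilde\eta\|_{L^2}^2\ge\int_{B(0,1/4)}\frac{y_1^2}{(|y|^2+\rho^2)^2}dy=\pi\int_0^{1/4}\frac{r^3\,dr}{(r^2+\rho^2)^2}\ge\pi\int_\rho^{1/4}\frac{dr}{4r}=\frac\pi4\log\frac1{4\rho},$$
because $r^2+\rho^2\le2r^2$ for $r\ge\rho$. This tends to infinity as $\rho\to0$. Take $\eta=\tilde\eta/\|\partial_1\tilde\eta\|_{L^2}$ with $\rho$ small. $\square$

## 5. Fast periodic functions measured by $N$

Let $(n,m,e)$ be an orthonormal frame and $y(x)=(n\cdot x,m\cdot x)$. For a $\mathbb Z^2$-periodic $H$ put $H_\lambda(x)=H(\lambda y(x))$, $\lambda\ge1$. We need two facts: $N$ of an oscillating function is controlled by the plane $L^1$ norm of its profile, and oscillation does not increase $N(\gamma^2)$ by more than a factor $3$. The second is what keeps the Morrey norm of $w$ under control although $\varphi$ is very concentrated.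

**Lemma 2.** Let $B$ be a ball of radius $\varrho$.
(i) For $H\ge0$: $r^{-1}\int_{B(x,r)}H_\lambda\le2(2r+2/\lambda)^2\|H\|_{L^1(Q)}$. Hence $N(fH_\lambda)\le C_B\|f\|_\infty\|H\|_{L^1(Q)}$ for bounded $f$ supported in $B$.
(ii) If $\gamma\in C_c^\infty(B)$, $H\ge0$ and $\int_QH=1$, then $N(\gamma^2H_\lambda)\le3N(\gamma^2)+C(\gamma,B)\lambda^{-1}$.

*Proof of (i).* Projected along $e$, the ball becomes a disc of radius $r$, contained in a square of side $2r$ with sides along $n,m$. An interval of length $2r$ meets at most $2r\lambda+2$ of the half-open intervals of a partition into intervals of length $1/\lambda$. So the disc meets at most $(2r\lambda+2)^2$ period cells. Each cell carries $\lambda^{-2}\|H\|_{L^1(Q)}$, and the ball has length at most $2r$ along $e$. Thus $\int_{B(x,r)}H_\lambda\le2r(2r\lambda+2)^2\lambda^{-2}\|H\|_{L^1(Q)}$, as claimed. By (5), $N(fH_\lambda)\le2(2\varrho+2)^2\|f\|_\infty\|H\|_{L^1(Q)}$.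

*Proof of (ii).* By (5) only $r\le\varrho$ matters. If $r\le\lambda^{-1/2}$, then $2r+2/\lambda\le4\lambda^{-1/2}$, and (i) gives the bound $32\|\gamma\|_\infty^2\lambda^{-1}$. Let $r>\lambda^{-1/2}\ge\lambda^{-1}$. Tile space by cubes $b$, each a cell of side $1/\lambda$ times an interval of length $1/\lambda$ along $e$. Then $\int_bH_\lambda=\lambda^{-3}=|b|$, and $b$ has diameter $\sqrt3/\lambda$, so
$$\int_b\gamma^2H_\lambda\le|b|\sup_b\gamma^2\le\int_b\gamma^2+\sqrt3\,\|\nabla\gamma^2\|_\infty\lambda^{-1}|b|.$$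
The cubes meeting $B(x,r)$ lie in $B(x,3r)$, since $r+\sqrt3/\lambda\le(1+\sqrt3)r<3r$. Summing over them,
$$r^{-1}\int_{B(x,r)}\gamma^2H_\lambda\le3\cdot\frac1{3r}\int_{B(x,3r)}\gamma^2+C\|\nabla\gamma^2\|_\infty\lambda^{-1}r^2\le3N(\gamma^2)+C\|\nabla\gamma^2\|_\infty\varrho^2\lambda^{-1}.\qquad\square$$

## 6. A symmetric, compactly supported inverse of the divergence

One small error will appear as a vector field $h$, and we must write it as $\operatorname{div}T$ with $T$ symmetric, compactly supported, and small. There are obstructions: if $h=\operatorname{div}S$ with $S\in C_c^\infty$ symmetric, then $\int h=0$ and $\int x_ih_j=\int x_i\partial_kS_{jk}=-\int S_{ji}$ is symmetric in $(i,j)$. For example $h=\psi(|x|)(-x_2,x_1,0)$ with $\psi\in C_c^\infty(0,\infty)$, $\psi\ge0$, $\psi\not\equiv0$, has $\int h=0$ but $\int(x_1h_2-x_2h_1)=\int\psi(|x|)(x_1^2+x_2^2)>0$, so it is not such a divergence. The lemma says that there are no other obstructions.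

We use a textbook tool, Bogovskiĭ's operator $\mathcal B$ on the ball $B$ (Galdi, *An Introduction to the Mathematical Theory of the Navier–Stokes Equations*, Lemma III.3.1 and Thm III.3.3). It is linear and maps mean-zero $f\in C_c^\infty(B)$ to $\mathcal Bf\in C_c^\infty(B)^3$, with $\operatorname{div}\mathcal Bf=f$ and $\|\mathcal Bf\|_{W^{1,q}}\le C_{B,q}\|f\|_{L^q}$ for $1<q<\infty$.

**Lemma 3.** Let $h\in C_c^\infty(B)^3$ with $\int h=0$ and $\int(x_ih_j-x_jh_i)=0$ for all $i,j$. There is a symmetric $T\in C_c^\infty(B)^{3\times3}$ with $\operatorname{div}T=h$ and $\|T\|_{L^{3/2}}\le C_B\|h\|_{L^{3/2}}$. The hypotheses hold whenever $h=\operatorname{div}S$ with $S\in C_c^\infty(B)$ symmetric.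

*Proof.* The last claim was just checked. For the construction, solve row by row and then repair the antisymmetric part. Let $B_{ij}=(\mathcal Bh_i)_j$, so $\partial_jB_{ij}=h_i$, and let $b_{ij}=\frac12(B_{ij}-B_{ji})$. From $\int x_ih_j=\int x_i\partial_kB_{jk}=-\int B_{ji}$ we get
$$0=\int(x_ih_j-x_jh_i)=\int(B_{ij}-B_{ji})=2\int b_{ij}.$$
So $\mathcal B$ applies to $b_{ij}$. Let $(D_{ijk})_k=\mathcal B(b_{ij})$ for $i<j$ and extend antisymmetrically in $(i,j)$, so that $\partial_kD_{ijk}=b_{ij}$ for all $i,j$. Put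
$$T_{ij}=\tfrac12(B_{ij}+B_{ji})+\partial_k(D_{ikj}+D_{jki}).$$
Exchanging $i$ and $j$ exchanges the two $D$ terms, so $T$ is symmetric, and $T\in C_c^\infty(B)$. Since $\frac12(B_{ij}+B_{ji})=B_{ij}-b_{ij}$,
$$\partial_jT_{ij}=h_i-\partial_jb_{ij}+\partial_j\partial_kD_{ikj}+\partial_j\partial_kD_{jki}.$$
Relabeling $j\leftrightarrow k$, the third term is $\partial_j\partial_kD_{ijk}=\partial_jb_{ij}$, which cancels the second. The last vanishes, because $D_{jki}$ is antisymmetric in $(j,k)$. So $\operatorname{div}T=h$. The bound follows from $\|B_{ij}\|_{L^{3/2}}\le C\|h\|_{L^{3/2}}$ and $\|\nabla D\|_{L^{3/2}}\le C\|b\|_{L^{3/2}}$. $\square$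

## 7. Adding one family of pipes

**Lemma 4.** Let $(u,p,R)$ be admissible in $B$, $\gamma\in C_c^\infty(B)$ real, $e$ a unit vector, $\varepsilon>0$. There are $w\in C_c^\infty(B)^3$ with $\operatorname{div}w=0$ and a symmetric $R'\in C_c^\infty(B)$ such that $(u+w,\ p,\ R+\gamma^2e\otimes e+R')$ is admissible in $B$, and
$$N(R')\le\varepsilon,\qquad\|w\|_{L^1}\le\varepsilon,\qquad\|w\|_{\dot M^{2,3}}\le(3N(\gamma^2))^{1/2}+\varepsilon.$$

Let $(n,m,e)$ be an orthonormal frame, $\lambda\ge1$, $\delta\in(0,1]$, and $\eta,\varphi=\partial_1\eta$ from Lemma 1, extended periodically. Then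
$$e\cdot\nabla\eta_\lambda=0,\qquad e\cdot\nabla\varphi_\lambda=0,\qquad n\cdot\nabla\eta_\lambda=\lambda\varphi_\lambda.$$
Constants $C$ depend on $u,\gamma,B$ but not on $\lambda,\delta$.

**Step 1. The field.** This step makes $\gamma\varphi_\lambda e$ divergence free by a small correction. Define
$$w=\lambda^{-1}\big[n\cdot\nabla(\gamma\eta_\lambda)\,e-e\cdot\nabla(\gamma\eta_\lambda)\,n\big].$$
Since $e\cdot\nabla$ and $n\cdot\nabla$ commute, $\operatorname{div}w=0$, and $\operatorname{supp}w\subset\operatorname{supp}\gamma$. Expanding, $w=w^p+w^c$ with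
$$w^p=\gamma\varphi_\lambda e,\qquad w^c=\lambda^{-1}\eta_\lambda\big[(n\cdot\nabla\gamma)e-(e\cdot\nabla\gamma)n\big].$$

**Step 2. The quadratic term.** Here we show that $\operatorname{div}(w\otimes w)$ is $\operatorname{div}(\gamma^2e\otimes e)$ plus the divergence of explicit symmetric tensors. First $w\otimes w=w^p\otimes w^p+E_1$ with
$$E_1=w^p\otimes w^c+w^c\otimes w^p+w^c\otimes w^c\quad\text{symmetric}.$$
With $f=e\cdot\nabla(\gamma^2)$ and $e\cdot\nabla\varphi_\lambda=0$,
$$\operatorname{div}(w^p\otimes w^p)=\varphi_\lambda^2fe=\operatorname{div}(\gamma^2e\otimes e)+f(\varphi_\lambda^2-1)e. \tag{9}$$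
The factor $\varphi^2-1$ has mean zero on the torus, so there is a smooth periodic mean-zero $\theta$ with $\Delta\theta=\varphi^2-1$. Let $G=\nabla\theta$ and $G_\lambda=(\partial_1\theta)_\lambda n+(\partial_2\theta)_\lambda m$. Then $\operatorname{div}G_\lambda=\lambda(\varphi_\lambda^2-1)$ and $e\cdot\nabla G_\lambda=0$, so
$$\operatorname{div}\big(f(e\otimes G_\lambda+G_\lambda\otimes e)\big)=(G_\lambda\cdot\nabla f)e+\lambda f(\varphi_\lambda^2-1)e+(e\cdot\nabla f)G_\lambda.$$
That is,
$$f(\varphi_\lambda^2-1)e=\lambda^{-1}\operatorname{div}\big(f(e\otimes G_\lambda+G_\lambda\otimes e)\big)-h,\qquad h=\lambda^{-1}\big[(G_\lambda\cdot\nabla f)e+(e\cdot\nabla f)G_\lambda\big]. \tag{10}$$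
Combining (9) and (10),
$$h=\operatorname{div}\big(\lambda^{-1}f(e\otimes G_\lambda+G_\lambda\otimes e)-w^p\otimes w^p+\gamma^2e\otimes e\big),$$
the divergence of a symmetric tensor in $C_c^\infty(B)$. So Lemma 3 applies: $h=\operatorname{div}T$. Altogether
$$\operatorname{div}(w\otimes w)=\operatorname{div}\big(\gamma^2e\otimes e+E_1+\lambda^{-1}f(e\otimes G_\lambda+G_\lambda\otimes e)-T\big).$$

**Step 3. The viscous term.** This step replaces $2Dw$ by a symmetric tensor $L$ with the same divergence in which only the Laplacian of $\eta$ appears at top order. Let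
$$g=\lambda^{-1}\Delta(\gamma\eta_\lambda),\qquad\zeta=\lambda^{-1}(e\cdot\nabla\gamma)\eta_\lambda.$$
By definition of $w$, $\Delta w=(n\cdot\nabla g)e-(e\cdot\nabla g)n$, and since $e\cdot\nabla\eta_\lambda=0$, $e\cdot\nabla g=\lambda^{-1}\Delta\big((e\cdot\nabla\gamma)\eta_\lambda\big)=\Delta\zeta$. Now
$$\operatorname{div}\big(g(e\otimes n+n\otimes e)\big)=(n\cdot\nabla g)e+(e\cdot\nabla g)n,$$
so $\Delta w=\operatorname{div}(g(e\otimes n+n\otimes e))-2(\Delta\zeta)n$. Next,
$$\operatorname{div}\big(\nabla\zeta\otimes n+n\otimes\nabla\zeta-(n\cdot\nabla\zeta)\mathrm{Id}\big)=\nabla(n\cdot\nabla\zeta)+(\Delta\zeta)n-\nabla(n\cdot\nabla\zeta)=(\Delta\zeta)n.$$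
Hence $\Delta w=\operatorname{div}L$ with
$$L=g(e\otimes n+n\otimes e)-2\big(\nabla\zeta\otimes n+n\otimes\nabla\zeta-(n\cdot\nabla\zeta)\mathrm{Id}\big),$$
symmetric and compactly supported in $B$. Adding up, $(u+w,p,R+\gamma^2e\otimes e+R')$ is admissible with
$$R'=u\otimes w+w\otimes u+E_1+\lambda^{-1}f(e\otimes G_\lambda+G_\lambda\otimes e)-T-L. \tag{11}$$

**Step 4. Size of $w$.** We bound $w$ in $L^1$ and in $\dot M^{2,3}$, and with it the terms of (11) that contain only $w$ and $u$. Note $\|\eta\|_{L^1(Q)}\le\|\eta\|_{L^2(Q)}\le\delta$ and $\|\varphi\|_{L^1}\le\|\nabla\eta\|_{L^1}\le\delta$. By Lemma 2(i) and (4),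
$$N(w)+\|w\|_{L^1}\le C(\|\varphi\|_{L^1}+\lambda^{-1}\|\eta\|_{L^1})\le C\delta,\qquad N(u\otimes w+w\otimes u)\le2\|u\|_\infty N(w)\le C\delta.$$
By Lemma 2(ii) with $H=\varphi^2$ and Lemma 2(i) with $H=\eta^2$,
$$N(|w^p|^2)=N(\gamma^2\varphi_\lambda^2)\le3N(\gamma^2)+C\lambda^{-1},\qquad N(|w^c|^2)\le C\lambda^{-2}\|\eta\|_{L^2}^2\le C\delta^2.$$
So by (3), $N(E_1)\le2N(|w^p|^2)^{1/2}N(|w^c|^2)^{1/2}+N(|w^c|^2)\le C\delta$, and
$$\|w\|_{\dot M^{2,3}}\le N(|w^p|^2)^{1/2}+N(|w^c|^2)^{1/2}\le(3N(\gamma^2))^{1/2}+C\lambda^{-1/2}+C\delta.$$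

**Step 5. The terms with $G$.** These must be bounded independently of the profile, since $\delta$ will be chosen after $\lambda$; only $\|\varphi^2\|_{L^1}=1$ may be used. Let $K$ be the Green function of the flat torus, $\Delta K=\delta_0-1$. It is smooth away from $0$ and $|\nabla K|=O(|y|^{-1})$ near $0$, so $\nabla K\in L^{3/2}(\mathbb R^2/\mathbb Z^2)$. As $G=\nabla K*(\varphi^2-1)$, Young's inequality gives
$$\|G\|_{L^{3/2}(Q)}\le\|\nabla K\|_{L^{3/2}}\|\varphi^2-1\|_{L^1(Q)}\le C.$$
Lemma 2(i) with $H=|G|$ yields $N(\lambda^{-1}f(e\otimes G_\lambda+G_\lambda\otimes e))\le C\lambda^{-1}$. Lemma 2(i) with $H=|G|^{3/2}$ (and $r=\varrho$) yields $\int_B|G_\lambda|^{3/2}\le C$, so $\|h\|_{L^{3/2}}\le C\lambda^{-1}$. By (2) and Lemma 3, $N(T)\le C\|T\|_{L^{3/2}}\le C\|h\|_{L^{3/2}}\le C\lambda^{-1}$.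

**Step 6. The viscous stress.** Here the small Laplacian is used. Expanding derivatives,
$$|g|\le C\big(\lambda|(\Delta\eta)_\lambda|+|(\nabla\eta)_\lambda|+\lambda^{-1}|\eta_\lambda|\big),\qquad|\nabla\zeta|\le C\big(|(\nabla\eta)_\lambda|+\lambda^{-1}|\eta_\lambda|\big),$$
both supported in $\operatorname{supp}\gamma$. By Lemma 2(i) and Lemma 1, $N(L)\le C(\lambda\delta+\delta+\lambda^{-1}\delta)\le C\lambda\delta$.

**Step 7. Choice of parameters.** Collecting,
$$N(R')\le C(\lambda^{-1}+\lambda\delta+\delta),\quad\|w\|_{L^1}\le C\delta,\quad\|w\|_{\dot M^{2,3}}\le(3N(\gamma^2))^{1/2}+C\lambda^{-1/2}+C\delta.$$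
Choose first $\lambda$ large, then $\delta$ small depending on $\lambda$. $\square$

## 8. Replacing an arbitrary stress by a small one with six directions

**Proposition 5.** There is a universal $C_*$ such that for every $(u,p,R)$ admissible in $B$ and every $\varepsilon>0$ there is $(u',p',R')$ admissible in $B$ with
$$N(R')\le\varepsilon,\quad\|u'-u\|_{L^1}\le\varepsilon,\quad\|u'-u\|_{\dot M^{2,3}}\le C_*N(R)^{1/2}+\varepsilon,\quad N(p'-p)\le C_*N(R)+\varepsilon.$$

**Step 1. Decomposing $R$.** We need fixed unit vectors whose squares span the symmetric matrices. Let $e_1,\dots,e_6$ be the vectors $(\mathbf e_i\pm\mathbf e_j)/\sqrt2$, $i<j$, with $\mathbf e_i$ the canonical basis. For each pair $(i,j)$ the two tensors $e_k\otimes e_k$ have sum $\mathbf e_i\otimes\mathbf e_i+\mathbf e_j\otimes\mathbf e_j$ and difference $\mathbf e_i\otimes\mathbf e_j+\mathbf e_j\otimes\mathbf e_i$. The differences give all off-diagonal symmetric matrices and the three sums span the diagonal ones.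 So the six tensors span the six-dimensional space of symmetric matrices, hence form a basis, and adding the three sums gives $\sum_ke_k\otimes e_k=2\,\mathrm{Id}$. Write $R=\sum_kr_k\,e_k\otimes e_k$ with $r_k$ smooth and $|r_k|\le c_1|R|$, $c_1>0$ universal.

**Step 2. Amplitudes.** We want $\sum_k\gamma_k^2e_k\otimes e_k$ to be $-R$ plus a multiple of the identity, with each $\gamma_k$ smooth. Let $\kappa\in C_c^\infty(B;[0,1])$ with $\kappa=1$ on $\operatorname{supp}R$, let $\mu>0$, and
$$q=2c_1\sqrt{|R|^2+\mu^2},\qquad\gamma_k=\kappa\sqrt{q-r_k}.$$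
Since $q-r_k\ge c_1\sqrt{|R|^2+\mu^2}>0$ is smooth, $\gamma_k\in C_c^\infty(B)$. Moreover
$$\sum_k\gamma_k^2\,e_k\otimes e_k=2\kappa^2q\,\mathrm{Id}-\kappa^2R=2\kappa^2q\,\mathrm{Id}-R,$$
and $\gamma_k^2\le3c_1(|R|+\mu)1_B$, so $N(\gamma_k^2)\le3c_1\big(N(R)+\mu N(1_B)\big)$.

**Step 3. Six applications of Lemma 4.** This cancels $R$. Apply Lemma 4 successively for $k=1,\dots,6$, each time to the current triple, with $\gamma_k$, $e_k$ and parameter $\varepsilon/12$; call the errors $R_k'$. Lemma 4 has no smallness assumption on the current triple, so this is allowed. The result is an admissible triple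
$$\Big(u',\ p,\ R+\sum_k\gamma_k^2e_k\otimes e_k+\sum_kR_k'\Big)=\Big(u',\ p,\ 2\kappa^2q\,\mathrm{Id}+\sum_kR_k'\Big).$$
Since $\operatorname{div}(2\kappa^2q\,\mathrm{Id})=\nabla(2\kappa^2q)$, the triple $(u',p',R')=(u',\,p-2\kappa^2q,\,\sum_kR_k')$ is admissible.

**Step 4. Bounds.** It remains to read off the four estimates. The first two hold with $\varepsilon/2$. Further,
$$\|u'-u\|_{\dot M^{2,3}}\le\sum_k(3N(\gamma_k^2))^{1/2}+\tfrac\varepsilon2\le18\sqrt{c_1}\big(N(R)^{1/2}+(\mu N(1_B))^{1/2}\big)+\tfrac\varepsilon2,$$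
$$N(p'-p)=N(2\kappa^2q)\le4c_1\big(N(R)+\mu N(1_B)\big).$$
Take $C_*=\max(18\sqrt{c_1},4c_1)$ and $\mu$ small enough. $\square$

## 9. Iteration in $\dot M^{2,3}$: proof of Theorem 1

**Step 1. The sequence.** We iterate Proposition 5 with errors small enough that square roots are summable. Start from the admissible triple $(u_0,p_0,R_0)=(v,0,v\otimes v-2Dv)$. Let $c=\min(\frac12,\frac1{2C_*+2})$ and $\varepsilon_n=c^2\varepsilon^24^{-n}$, and apply Proposition 5 with parameter $\varepsilon_n$ at step $n\ge1$. Then $N(R_n)\le\varepsilon_n$ for $n\ge1$. Since $\sum_{n\ge1}\varepsilon_n^{1/2}=c\varepsilon$ and $\sum_{n\ge1}\varepsilon_n=c^2\varepsilon^2/3\le c\varepsilon$,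
$$\sum_{n\ge1}\|u_n-u_{n-1}\|_{\dot M^{2,3}}\le C_*N(R_0)^{1/2}+C_*\sum_{n\ge1}\varepsilon_n^{1/2}+\sum_{n\ge1}\varepsilon_n\le C_*N(R_0)^{1/2}+\varepsilon,$$
$$\sum_{n\ge1}\|u_n-u_{n-1}\|_{L^1}\le\varepsilon,\qquad\sum_{n\ge1}N(p_n-p_{n-1})\le\sum_{n\ge1}\big(C_*N(R_{n-1})+\varepsilon_n\big)<\infty.$$

**Step 2. Convergence.** We find the limit and place it in $\tilde M^{2,3}$. Everything is supported in $B$, so by (4) $u_n\to u$ in $L^2$, $p_n\to p$ in $L^1$ and $R_n\to0$ in $L^1$, with $u,p$ supported in $\overline B$. For each ball, $L^2$ norms pass to the limit, so the $\dot M^{2,3}$ norm is lower semicontinuous under $L^2$ convergence and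
$$\|u_n-u\|_{\dot M^{2,3}}\le\liminf_{m\to\infty}\|u_n-u_m\|_{\dot M^{2,3}}\le\sum_{k>n}\|u_k-u_{k-1}\|_{\dot M^{2,3}}\longrightarrow0.$$
As $u_n\in\mathcal D$ (componentwise), $u\in\tilde M^{2,3}$.

**Step 3. The limit equation.** We check that $u$ solves (1) everywhere. Strong $L^2$ convergence gives $u_n\otimes u_n\to u\otimes u$ in $L^1$. So every term of
$$\operatorname{div}(u_n\otimes u_n)-\Delta u_n+\nabla p_n=\operatorname{div}R_n,\qquad\operatorname{div}u_n=0$$
converges in $\mathcal D'(\mathbb R^3)$, and $\operatorname{div}(u\otimes u)=\Delta u-\nabla p$, $\operatorname{div}u=0$ on all of $\mathbb R^3$. The bounds on $u-v$ follow by summation, in $\dot M^{2,3}$ and in $L^1$. Theorem 1 is proved. $\blacksquare$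

## 10. The local energy inequality in $\dot M^{2,3}\cap H^1_{loc}$: proof of Theorem 2(a)

Now for the positive side of the first guess. If $\nabla u\in L^2_{loc}$, one can multiply by $u$ locally. The point is then to control the boundary terms by the Morrey norm.

**Step 1. From $L^4_{loc}$ to $H^1_{loc}$.** This reduces one hypothesis to the other. Let $u\in L^4_{loc}$, so $u\otimes u\in L^2_{loc}$. Then $\omega=\operatorname{curl}u$ satisfies $\Delta\omega=\operatorname{curl}\operatorname{div}(u\otimes u)\in H^{-2}_{loc}$, so $\omega\in L^2_{loc}$ by local elliptic regularity ($\Delta g\in H^{s-2}_{loc}$ implies $g\in H^s_{loc}$). As $\operatorname{div}u=0$, $\Delta u=-\operatorname{curl}\omega\in H^{-1}_{loc}$, and $u\in H^1_{loc}$.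

**Step 2. The local energy identity.** We justify multiplication by $\phi u$. Let $u\in H^1_{loc}$. Then $u\in L^6_{loc}$, and with the convention $(\nabla u)_{ij}=\partial_ju_i$ we have $\nabla p=\operatorname{div}(\nabla u-u\otimes u)\in H^{-1}_{loc}$, so $p\in L^2_{loc}$ by Nečas' theorem (a distribution with gradient in $H^{-1}_{loc}$ is in $L^2_{loc}$). The weak form of (1),
$$\int p\operatorname{div}\Psi=\int(\nabla u-u\otimes u):\nabla\Psi, \tag{12}$$
extends by density from test fields to compactly supported $\Psi\in H^1$, since $\nabla u,u\otimes u,p\in L^2_{loc}$. Take $\Psi=\phi u$ with $\phi\in C_c^\infty$. We have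
$$\int\nabla u:\nabla(\phi u)=\int\phi|\nabla u|^2-\tfrac12\int|u|^2\Delta\phi,$$
$$\int(u\otimes u):\nabla(\phi u)=\int|u|^2u\cdot\nabla\phi+\tfrac12\int\phi\,u\cdot\nabla|u|^2=\tfrac12\int|u|^2u\cdot\nabla\phi.$$
In the second line we used $\int u\cdot\nabla(\phi|u|^2)=0$, valid because $\phi|u|^2\in W^{1,3/2}$ has compact support and $u\in L^3_{loc}$ is divergence free. Since also $\operatorname{div}(\phi u)=u\cdot\nabla\phi$ and $\int u\cdot\nabla\phi=0$, we obtain for every $c\in\mathbb R$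
$$\int\phi|\nabla u|^2=\tfrac12\int|u|^2\Delta\phi+\int\big(\tfrac12|u|^2+p-c\big)u\cdot\nabla\phi. \tag{13}$$

**Step 3. Bounds on a ball.** We estimate the right side of (13) by $A=\|u\|_{\dot M^{2,3}}$ and $E(r)=\int_{B_r}|\nabla u|^2$, where $B_r=B(0,r)$. Let $R\le r<t\le2R$ ($R$ is a radius in this section), let $\phi$ be a cutoff with values in $[0,1]$, $\phi=1$ on $B_r$, compact support in $B_t$, $|\nabla^k\phi|\le C(t-r)^{-k}$ for $k\le2$, and let $c$ be the mean of $p$ on $B_t$.

*Pressure.* For $\psi\in L^3(B_t)$ with mean $\bar\psi$, Bogovskiĭ's theorem gives $\Psi\in W^{1,3}_0(B_t)^3$ with $\operatorname{div}\Psi=\psi-\bar\psi$ and $\|\nabla\Psi\|_{L^3}\le C\|\psi\|_{L^3}$; by dilation, $C$ does not depend on $t$. As $p-c$ has mean zero and $\int_{B_t}\operatorname{div}\Psi=0$, (12) gives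
$$\int_{B_t}(p-c)\psi=\int_{B_t}(p-c)\operatorname{div}\Psi=\int_{B_t}(\nabla u-u\otimes u):\nabla\Psi.$$
By duality, and Hölder for $\nabla u$,
$$\|p-c\|_{L^{3/2}(B_t)}\le C\|\nabla u-u\otimes u\|_{L^{3/2}(B_t)}\le C\big(R^{1/2}E(t)^{1/2}+\|u\|_{L^3(B_t)}^2\big).$$

*Velocity.* By Sobolev's inequality on $B_t$ (scaled from the unit ball) and $\|u\|_{L^2(B_t)}\le CAR^{1/2}$,
$$\|u\|_{L^6(B_t)}\le C\big(E(t)^{1/2}+R^{-1}\|u\|_{L^2(B_t)}\big)\le C\big(E(t)^{1/2}+AR^{-1/2}\big),$$
$$\|u\|_{L^3(B_t)}\le\|u\|_{L^2(B_t)}^{1/2}\|u\|_{L^6(B_t)}^{1/2}\le C\big(A^{1/2}R^{1/4}E(t)^{1/4}+A\big).$$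

*Together.* In (13) the first term is at most $C(t-r)^{-2}A^2R$, the rest at most $\frac C{t-r}\big(\|u\|_{L^3(B_t)}^3+\|p-c\|_{L^{3/2}(B_t)}\|u\|_{L^3(B_t)}\big)$. Hence
$$E(r)\le\frac{CA^2R}{(t-r)^2}+\frac C{t-r}\Big[A^{3/2}R^{3/4}E(t)^{3/4}+A^3+A^{1/2}R^{3/4}E(t)^{3/4}+AR^{1/2}E(t)^{1/2}\Big].$$
Young's inequality, with exponents $(\frac43,4)$ for the terms in $E^{3/4}$ and $(2,2)$ for the one in $E^{1/2}$, gives
$$E(r)\le\tfrac12E(t)+C_A\Big[\frac{R^3}{(t-r)^4}+\frac R{(t-r)^2}+\frac1{t-r}\Big]\qquad(R\le r<t\le2R). \tag{14}$$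

**Step 4. Absorbing $\frac12E(t)$.** We iterate (14) on radii increasing to $2R$. Fix $s\in(0,1)$ with $s^4>\frac12$, let $t_0=R$ and $t_{i+1}=t_i+(1-s)s^iR$, so $t_i\uparrow2R$. With $r=t_i$, $t=t_{i+1}$ the bracket in (14) is at most $C s^{-4i}R^{-1}$. So for every $k$
$$E(R)\le2^{-k}E(t_k)+C_AR^{-1}\sum_{i<k}2^{-i}s^{-4i}.$$
Since $E(t_k)\le E(2R)<\infty$ and $2s^4>1$, letting $k\to\infty$ yields $E(R)\le C_AR^{-1}$ for all $R>0$. As $E$ is nondecreasing, letting $R\to\infty$ gives $\nabla u=0$. A constant $a$ has $r^{-1/2}\|a\|_{L^2(B_r)}$ proportional to $|a|r$, so it lies in $\dot M^{2,3}$ only if it is $0$. Thus $u=0$, and (a) is proved. $\blacksquare$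

## 11. Riesz potentials on Morrey spaces: proof of Theorem 2(b), (c)

For $2<p\le3$ we write $u$ as a quadratic integral operator of itself and estimate. The operator is dominated by $I_1f=|x|^{-2}*f$.

**Lemma 6 (Adams' inequality).** Let $1<r\le t<3$, $\frac1{t'}=\frac1t-\frac13$, $\frac{r'}{t'}=\frac rt$. Then $I_1$ is bounded $\dot M^{r,t}\to\dot M^{r',t'}$, and $I_1|f|<\infty$ a.e. for $f\in\dot M^{r,t}$.

*Proof.* We compare $I_1|f|$ pointwise with the Hardy–Littlewood maximal function $Mf$. By Hölder,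
$$\rho^{-3}\int_{B(x,\rho)}|f|\le C\rho^{-3/t}\|f\|_{\dot M^{r,t}}. \tag{15}$$
Split $I_1|f|(x)$ at distance $\rho$. Dyadic shells inside contribute at most $C\rho Mf(x)$. By (15), the shells outside contribute at most $C\sum_{k\ge0}(2^k\rho)^{-2}(2^k\rho)^{3-3/t}\|f\|_{\dot M^{r,t}}$, a convergent series since $t<3$. So
$$I_1|f|(x)\le C\big(\rho Mf(x)+\rho^{1-3/t}\|f\|_{\dot M^{r,t}}\big)\quad\text{for all }\rho>0.$$
Choosing $\rho=(\|f\|_{\dot M^{r,t}}/Mf(x))^{t/3}$ (for $f\ne0$ and $Mf(x)<\infty$), $I_1|f|\le C(Mf)^{1-t/3}\|f\|_{\dot M^{r,t}}^{t/3}$.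

Next, $M$ is bounded on $\dot M^{r,t}$. On $B(x,\rho)$ split $f=f1_{B(x,2\rho)}+f_2$. The first part is handled by the $L^r$ bound for $M$, which needs $r>1$: its contribution to the $L^r$ norm is at most $C\|f\|_{L^r(B(x,2\rho))}\le C\rho^{3/r-3/t}\|f\|_{\dot M^{r,t}}$. For $y\in B(x,\rho)$ only balls of radius at least $\rho$ around $y$ meet the support of $f_2$, so $Mf_2(y)\le C\rho^{-3/t}\|f\|_{\dot M^{r,t}}$ by (15), and its $L^r$ norm on $B(x,\rho)$ is again at most $C\rho^{3/r-3/t}\|f\|_{\dot M^{r,t}}$. In particular $Mf<\infty$ a.e.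

Finally $t'=\frac{3t}{3-t}$ and $r'=\frac{3r}{3-t}$, so $r'(1-\frac t3)=r$ and
$$\|I_1|f|\|_{L^{r'}(B(x,\rho))}\le C\|f\|_{\dot M^{r,t}}^{t/3}\|Mf\|_{L^r(B(x,\rho))}^{r/r'}\le C\|f\|_{\dot M^{r,t}}\,\rho^{(\frac3r-\frac3t)\frac r{r'}}=C\|f\|_{\dot M^{r,t}}\,\rho^{\frac3{r'}-\frac3{t'}},$$
using $\frac r{r'}=1-\frac t3$ and $\frac r{tr'}=\frac1{t'}$. $\square$

**Remark (the case $r=1$, and pipes again).** At $p=2$ we would need $I_1:\dot M^{1,3/2}\to\dot M^{2,3}$. This is false. Let $f(x)=\nu(x_1,x_2)$ with $\nu=\frac1{\pi\rho^2}1_{\{|y|<\rho\}}$ and $\rho<\frac12$. Then $N(f)\le2\|\nu\|_{L^1(\mathbb R^2)}=2$. Since $\int_{\mathbb R}\frac{dz}{a^2+z^2}=\frac\pi a$, $I_1f=\pi|\cdot|^{-1}*\nu$ (planar convolution), and $I_1f\ge\frac\pi{2|y|}$ for $|y|\ge\rho$. Vertical chords of $B(0,1)$ over $|y|<\frac12$ have length at least $1$, so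
$$\|I_1f\|_{\dot M^{2,3}}^2\ge\int_{\rho<|y|<1/2}\frac{\pi^2}{4|y|^2}\,dy=\frac{\pi^3}2\log\frac1{2\rho}\to\infty.$$
It is the logarithm of Lemma 1.

**Lemma 7 (representation).** Let $2<p\le3$ and let $u\in\dot M^{p,3}$ be a steady solution. Then $u=\mathcal S(u\otimes u)$, where $(\mathcal SF)_i=(\partial_kO_{ij})*F_{jk}$ and $O$ is the Stokes fundamental tensor
$$O_{ij}=(\delta_{ij}\Delta-\partial_i\partial_j)\Phi,\qquad\Phi=-\frac{|x|}{8\pi},\qquad\Delta^2\Phi=\delta_0.$$

*Proof.* **Step 1. The tensor $O$.** We record what is needed of $O$. With $P_j=-\partial_j\Delta\Phi$ we have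
$$\Delta O_{ij}-\partial_iP_j=\delta_{ij}\delta_0,\qquad\partial_iO_{ij}=\partial_j\Delta\Phi-\Delta\partial_j\Phi=0.$$
Explicitly $O_{ij}=-\frac1{8\pi}\big(\frac{\delta_{ij}}{|x|}+\frac{x_ix_j}{|x|^3}\big)$, so $|\nabla O|\le C|x|^{-2}$ and $|\mathcal SF|\le CI_1|F|$.

**Step 2. $\mathcal S$ solves the Stokes system.** Let $F$ be a tensor with $I_1|F|\in L^1_{loc}$ (hence $F\in L^1_{loc}$). We show that $V=\mathcal SF$ satisfies $\operatorname{div}V=0$ and $\Delta V-\nabla\pi=\operatorname{div}F$ for some $\pi\in\mathcal D'$. Let $F_l=F1_{B_l}$ and $V_l=\mathcal SF_l$. For these compactly supported data, Step 1 gives $\operatorname{div}V_l=0$ and $\Delta V_l=\operatorname{div}F_l+\nabla(P_j*\partial_kF_{l,jk})$, so $\operatorname{curl}\Delta V_l=\operatorname{curl}\operatorname{div}F_l$. By dominated convergence, with majorant $CI_1|F|$, $V_l\to V$ in $L^1_{loc}$, and $F_l\to F$ in $\mathcal D'$. So $\operatorname{div}V=0$ and $\Delta V-\operatorname{div}F$ is a curl-free distribution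 on $\mathbb R^3$, that is, a gradient.

**Step 3. $u-V$ is zero.** Here $F=u\otimes u$. By Hölder $u\otimes u\in\dot M^{p/2,3/2}$, with $1<p/2\le3/2$, and Lemma 6 (with $t'=3$, $r'=p$) gives $I_1|u\otimes u|\in\dot M^{p,3}$. So Step 2 applies and $V=\mathcal S(u\otimes u)\in\dot M^{p,3}$. Subtracting the equations, $\Delta(u-V)=\nabla\pi'$ and $\operatorname{div}(u-V)=0$. Taking the divergence, $\Delta\pi'=0$, hence $\Delta^2(u-V)=0$. By Hölder $u-V\in\dot M^{p,3}\subset\dot M^{2,3}$, so it has polynomial growth in the mean and is tempered. From $|\xi|^4\,\widehat{(u-V)}=0$ its Fourier transform is supported at $0$, so $u-V$ is a polynomial $P$. If $P\ne0$ had degree $d$, then $\int_{B_R}|P|^2$ would grow like $R^{3+2d}$, against $\int_{B_R}|P|^2\le CR$. So $P=0$. $\square$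

**Proof of (c).** By Lemmas 6 and 7, $\|u\|_{\dot M^{p,3}}\le C_p\|u\|_{\dot M^{p,3}}^2$. If $\|u\|_{\dot M^{p,3}}<c_p:=1/C_p$, then $u=0$. $\blacksquare$

**Proof of (b).** Now $u$ may be large, but it is small up to a test function. We use this to gain integrability, and then apply (a).

**Step 1. A linear fixed point equation.** We freeze one factor of $u\otimes u$. Let $\tau>0$ and write $u=z+v$ with $v\in\mathcal D$, $\|z\|_{\dot M^{p,3}}\le\tau$. By Lemma 7, $u=\Lambda u+b$ with
$$\Lambda f=\mathcal S(z\otimes f),\qquad b=\mathcal S(v\otimes u).$$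

**Step 2. $\Lambda$ is small on two spaces.** This is what makes a contraction. On $\dot M^{p,3}$: $z\otimes f\in\dot M^{p/2,3/2}$ by Hölder, and Lemma 6 maps this to $\dot M^{p,3}$. On $\dot M^{2p,6}$: since $\frac1p+\frac1{2p}=\frac3{2p}$ and $\frac13+\frac16=\frac12$, $z\otimes f\in\dot M^{2p/3,2}$, where $1<2p/3\le2$, and Lemma 6 (with $t=2$, $t'=6$, $r'=3\cdot\frac{2p}3=2p$) maps this to $\dot M^{2p,6}$. Both operator norms are at most $C\tau$.

**Step 3. $b$ is in both spaces.** The field $v\otimes u$ has compact support and lies in $L^p$, hence in $L^2\cap L^{3/2}$ because $p>2$. By the Hardy–Littlewood–Sobolev inequality ($I_1:L^{3/2}\to L^3$ and $L^2\to L^6$), $b\in L^3\cap L^6$. By Hölder, $L^3\subset\dot M^{p,3}$ and $L^6\subset\dot M^{2p,6}$, as $p\le3$ and $2p\le6$.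

**Step 4. Gain of integrability.** Take $\tau$ so small that $C\tau\le\frac12$. Then $f\mapsto\Lambda f+b$ is a contraction on $\dot M^{p,3}$ and on the Banach space $\dot M^{p,3}\cap\dot M^{2p,6}$. The fixed point in the intersection is also a fixed point in $\dot M^{p,3}$, where the only one is $u$. So $u\in\dot M^{2p,6}\subset L^{2p}_{loc}\subset L^4_{loc}$. Since also $u\in\dot M^{p,3}\subset\dot M^{2,3}$, part (a) gives $u=0$. $\blacksquare$
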